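\title{Pontryagin duality for commutative hypergroups whose dual is a hypergroup}

\begin{abstract}
Let $K$ be a commutative hypergroup whose dual $\hat K$ is a hypergroup under pointwise multiplication. We prove that the Pontryagin mapping of $K$ into the second dual is onto. We also show that the spectral radius in $L^1(K)$ and in $L^1(\hat K)$ is the supremum norm of the Fourier transform, that every nonzero bounded continuous multiplicative function on $K$ or on $\hat K$ is a character, and that both algebras are symmetric. The proof reduces duality to a spectral radius bound in $L^1(\hat K)$, and derives this bound from a polynomial lower bound for the Haar measure of certain neighborhoods of the identity of $K$. The lower bound comes from a doubling inequality, obtained by comparing the drift and the variance of small random steps on $K$.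
\end{abstract}

\section{The question and the results}\label{sec:intro}

A locally compact abelian group is the dual of its dual. In a hypergroup the product of two points is a probability measure instead of a point, and one can still form characters, a Fourier transform and a Plancherel measure. This paper is about the extent to which the duality theorem survives.

A \emph{commutative hypergroup}, in the sense of Jewett, Dunkl and Spector (see \cite{Jewett,BloomHeyer}), is a locally compact Hausdorff space $K$ together with a map $(x,y)\mapsto\omega(x,y)=\delta_x*\delta_y$ into the probability measures with compact support, a homeomorphism $x\mapsto\tilde x$ that is its own inverse, and a point $e$, subject to the following axioms.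
\begin{itemize}
\item[(H1)] For every bounded continuous $f$ the function $(x,y)\mapsto\int f\,d\omega(x,y)$ is continuous. The convolution $\nu*\nu'=\iint\omega(x,y)\,d\nu(x)\,d\nu'(y)$ of finite measures is associative, and $\omega(x,y)=\omega(y,x)$.
\item[(H2)] The map $(x,y)\mapsto\operatorname{supp}\omega(x,y)$ is continuous for the Michael topology on the nonempty compact subsets of $K$, which is generated by the sets $\{C:C\subset O\}$ and $\{C:C\cap O\neq\emptyset\}$ with $O$ open. In particular, $\{(x,y):\operatorname{supp}\omega(x,y)\subset O\}$ is open for every open $O$.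
\item[(H3)] $\omega(e,x)=\delta_x$.
\item[(H4)] The image of $\omega(x,y)$ under the involution is $\omega(\tilde y,\tilde x)$.
\item[(H5)] $e\in\operatorname{supp}\omega(x,y)$ if and only if $y=\tilde x$.
\end{itemize}
A locally compact abelian group is the case $\omega(x,y)=\delta_{xy}$, $\tilde x=x^{-1}$. We write $m$ for the Haar measure of $K$; it is recalled, with the other standard facts, in Section~\ref{sec:facts}.

A continuous function $\alpha$ on $K$ is \emph{multiplicative} if $\int\alpha\,d\omega(x,y)=\alpha(x)\alpha(y)$ for all $x,y$, and \emph{hermitian} if $\alpha(\tilde x)=\overline{\alpha(x)}$ for all $x$. A \emph{character} is a nonzero bounded continuous function that is multiplicative and hermitian. The \emph{dual} $\hat K$ is the set of characters with the topology of uniform convergence on compact sets; it is a locally compact Hausdorff space.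

On a group the product of two characters is a character. On a hypergroup the most one can ask is that it be an average of characters. We say that $\hat K$ is a \emph{hypergroup under pointwise multiplication} if it carries a commutative hypergroup structure whose identity is the constant function $1$, whose involution is $\alpha\mapsto\bar\alpha$, and whose convolution, again written $\omega$, satisfies
\begin{equation}\label{eq:dualproduct}
\alpha(x)\beta(x)=\int_{\hat K}\tau(x)\,d\omega(\alpha,\beta)(\tau)\qquad(x\in K).
\end{equation}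
In that case we write $L=\hat K$ for this hypergroup, and its dual $\hat L=\hat{\hat K}$ is the second dual of $K$. For $x\in K$ put $i(x)(\alpha)=\overline{\alpha(x)}$. It is known that $i(x)\in\hat L$, and that the \emph{Pontryagin mapping} $i:K\to\hat L$ is a homeomorphism onto a closed subset of $\hat L$ with
\begin{equation}\label{eq:iprops}
\int_K i(z)\,d\omega(x,y)(z)=i(x)\,i(y),\qquad i(\tilde x)=\overline{i(x)},\qquad i(e)=1 .
\end{equation}
Pontryagin duality is said to be valid for $K$ if $i(K)=\hat L$. It is valid for locally compact abelian groups, and it is known to be valid when $K$ is discrete and $\hat K$ is a hypergroup under pointwise multiplication. The problem is the following: \emph{is Pontryagin duality valid for every commutative hypergroup $K$ such that $\hat K$ is a hypergroup under pointwise multiplication?} The answer is yes.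

\begin{theorem}\label{thm:duality}
Let $K$ be a commutative hypergroup such that $\hat K$ is a hypergroup under pointwise multiplication. Then $i(K)=\hat{\hat K}$.
\end{theorem}

The proof gives more. Let $\mu$ be the Plancherel measure on $L$. Under our hypothesis it is a Haar measure of $L$ (Lemma~\ref{lem:haar}), so $L^1(L)=L^1(L,\mu)$ is a commutative Banach $*$-algebra under convolution. For $f\in L^1(K)$ and $p\in L^1(L)$ put
\[
\hat f(\tau)=\int_K f\,\bar\tau\,dm\quad(\tau\in L),\qquad \check p(x)=\int_L p(\tau)\,\tau(x)\,d\mu(\tau)\quad(x\in K).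
\]
A Banach $*$-algebra is \emph{symmetric} if the spectrum of $a^*a$ lies in $[0,\infty)$ for every element $a$.

\begin{theorem}\label{thm:more}
Let $K$ be as in Theorem~\ref{thm:duality} and $L=\hat K$.
\begin{enumerate}
\item[(1)] $\lim_n\|p^{*n}\|_1^{1/n}=\sup_{x\in K}|\check p(x)|$ for all $p\in L^1(L)$. Every nonzero bounded multiplicative linear functional on $L^1(L)$ is $p\mapsto\check p(x)$ for some $x\in K$. Every nonzero bounded continuous multiplicative function $\chi$ on $L$ has the form $\alpha\mapsto\alpha(x)$ with $x\in K$; in particular $\chi(\bar\alpha)=\overline{\chi(\alpha)}$ is automatic.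
\item[(2)] $\hat{\hat K}$ is a hypergroup under pointwise multiplication, isomorphic to $K$ via $i$. Consequently $\lim_n\|f^{*n}\|_1^{1/n}=\sup_{\hat K}|\hat f|$ for $f\in L^1(K)$, and every nonzero bounded continuous multiplicative function on $K$ lies in $\hat K$.
\item[(3)] $L^1(K)$ and $L^1(\hat K)$ are symmetric Banach $*$-algebras.
\end{enumerate}
\end{theorem}

Boundedness cannot be dropped in (1): if $K$ is the circle group and $L=\mathbb Z$, then $n\mapsto2^n$ is multiplicative and is not an evaluation.

Where could a character of $L$ outside $i(K)$ come from? The Fourier transform of $p\in L^1(L)$ at the character $i(x)$ is $\check p(x)$, and $p\mapsto\check p$ is an isometry from $L^2(\mu)$ to $L^2(m)$ (Lemma~\ref{lem:inverse}). So $i(K)$ already carries the $L^2$ theory of $L$, and the question is whether $L$ has characters that the $L^2$ theory does not see. General commutative hypergroups can have such characters.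

\begin{example}\label{ex:cosh}
Fix $\gamma\ge0$, and for $n\in\mathbb N_0$ and $\theta\in\mathbb C$ put $e_n(\theta)=\cos(n\theta)/\cosh(\gamma n)$. The product formula for cosines reads $e_je_n=\int e_l\,d\omega(j,n)(l)$ with
\[
\omega(j,n)=\frac{\cosh(\gamma(j+n))\,\delta_{j+n}+\cosh(\gamma(j-n))\,\delta_{|j-n|}}{2\cosh(\gamma j)\cosh(\gamma n)} .
\]
The two weights add up to $1$. Since the functions $e_n$ are linearly independent, $\omega$ inherits associativity from pointwise multiplication, and the discrete space $\mathbb N_0$ becomes a commutative hypergroup with identity $0$ and trivial involution. Every nonzero multiplicative function $\alpha$ has $\alpha(0)=1$ and is determined by $\alpha(1)$ through the recursion given by $\omega(1,n)$, so it is $\alpha_\theta:n\mapsto e_n(\theta)$ for some $\theta\in\mathbb C$.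

The $e_n$ are orthogonal in $L^2([0,\pi],d\theta/\pi)$. Put $m(n)=\|e_n\|_2^{-2}$, so $m(0)=1$ and $m(n)=2\cosh^2(\gamma n)$ for $n\ge1$. The quantity $m(n)\,\omega(j,n)(\{l\})=m(n)m(l)\int_0^\pi e_je_ne_l\,d\theta/\pi$ is symmetric in $n$ and $l$; summing over $n$ gives $\sum_nm(n)\,\omega(j,n)(\{l\})=m(l)$, so $m$ is the Haar measure. Orthogonality then shows that the Plancherel measure is the image of $d\theta/\pi$ under $\theta\mapsto\alpha_\theta$. (It is unique: the Plancherel identity against the indicator of $\{0\}$, whose transform is $1$, determines the integral of every $\hat f$.)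

For $\gamma=0$ a character has $\alpha(1)\in[-1,1]$, so the dual is $\{\alpha_\theta:0\le\theta\le\pi\}$, the Plancherel measure has full support, and $\alpha_\theta\alpha_{\theta'}=\frac12(\alpha_{\theta+\theta'}+\alpha_{\theta-\theta'})$ is an average of two characters.

For $\gamma>0$ the picture changes. On the support of the Plancherel measure $|\alpha(1)|\le1/\cosh\gamma<1$, so the character $1$ lies outside it. The probability density $f$ concentrated at the point $1$ has $\|f^{*n}\|_1=1$ for all $n$, while $|\hat f|\le1/\cosh\gamma$ on that support. Finally, for $\theta=\pi/2+\mathrm i\gamma$ we have $|\cos n\theta|\le\cosh(\gamma n)$ and $\cos\theta=-\mathrm i\sinh\gamma$, so $\alpha_\theta$ is bounded and multiplicative but not hermitian. Thus the last assertion of Theorem~\ref{thm:more}(2) fails without the hypothesis on the dual.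
\end{example}

When $L=\hat K$, the character $1=i(e)$ lies in $i(K)$, so the example is not a counterexample to duality; but nothing formal prevents other characters from lying outside $i(K)$. The example does indicate what has to be proved, namely that the spectral radius of $p\in L^1(L)$ is controlled by $\check p$ on $K$. Section~\ref{sec:reduction} shows that this bound implies both theorems. Section~\ref{sec:radius} derives the bound from a polynomial lower estimate for the Haar measure of small neighborhoods of $e$ in $K$. Section~\ref{sec:volume} proves that estimate and is the heart of the paper. The case of the circle is worked out at the start of each of these last two sections.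

\section{Standard facts}\label{sec:facts}

Facts (F1)--(F4) hold for every commutative hypergroup $K$, and we use them for $L$ as well; see \cite{Jewett} and \cite[Ch.~1--2]{BloomHeyer}.

\begin{itemize}
\item[(F1)] \emph{Products of sets.} Put $A*B=\bigcup_{a\in A,\,b\in B}\operatorname{supp}\omega(a,b)$ and $x*y=\{x\}*\{y\}$. This operation is associative and commutative, $A*B$ is compact when $A$ and $B$ are, and $z\in x*y$ if and only if $y\in\tilde x*z$.
\item[(F2)] \emph{Haar measure.} Let $T^zW(y)=\int W\,d\omega(z,y)$. A Haar measure is a nonzero positive Radon measure $m$ with $\int T^zW\,dm=\int W\,dm$ for all $W\in C_c(K)$ and $z\in K$. It exists, is unique up to scaling, has full support and is invariant under the involution. For $V$ bounded and continuous and $W\in C_c(K)$,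
\begin{equation}\label{eq:adjoint}
\int(T^zV)\,W\,dm=\int V\,(T^{\tilde z}W)\,dm .
\end{equation}
The space $L^1(K)$ is a commutative Banach $*$-algebra with convolution $f*h(x)=\int f(y)\,T^{\tilde y}h(x)\,dm(y)$ and involution $f^*(x)=\overline{f(\tilde x)}$.
\item[(F3)] \emph{Characters.} Each $\alpha\in\hat K$ satisfies $|\alpha|\le1$ and $\alpha(e)=1$, and $(\tau,x)\mapsto\tau(x)$ is jointly continuous. For $f\in L^1(K)$ we have $\hat f\in C_0(\hat K)$, and $\{\hat f:f\in C_c(K)\}$ is dense in $C_0(\hat K)$.
\item[(F4)] \emph{Levitan--Plancherel theorem.} There is a positive Radon measure $\mu$ on $\hat K$ such that $f\mapsto\hat f$ extends from $L^1\cap L^2(K)$ to an isometric isomorphism $\mathcal F$ of $L^2(K,m)$ onto $L^2(\hat K,\mu)$. In particular $\{\hat f:f\in C_c(K)\}$ is dense in $L^2(\mu)$.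
\end{itemize}

We record some consequences. For $W\in C_c(K)$, (F1) gives $\operatorname{supp}T^zW\subset\tilde z*\operatorname{supp}W$, and $|T^zW|^2\le T^z|W|^2$ gives $\|T^zW\|_2\le\|W\|_2$. For $f,h\in C_c(K)$ we have $f*h\in C_c(K)$ and $|f*h|\le|f|*|h|$. For $V$ bounded and continuous,
\begin{equation}\label{eq:convint}
\int(f*h)\,V\,dm=\iint f(x)h(y)\int V\,d\omega(x,y)\,dm(x)\,dm(y);
\end{equation}
for $f,h\in C_c(K)$ this is Fubini's theorem and \eqref{eq:adjoint}, and it extends to $f,h\in L^1(K)$ by density. Taking $V=\bar\tau$ gives $(f*h)^\wedge=\hat f\hat h$.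

From Gelfand theory we use the following. In a commutative Banach algebra the \emph{spectral radius} $r(a)=\lim_n\|a^n\|^{1/n}$ exists, satisfies $r(a^N)=r(a)^N$, and equals $\sup|\Phi(a)|$ over the nonzero multiplicative linear functionals $\Phi$, which are automatically bounded. The spectrum of $a$ consists of the values $\Phi(a)$, together with $0$ if the algebra has no unit. The nonzero multiplicative functionals on $C_0(K)$ are the point evaluations.

Two compactness facts recur. The \emph{tube lemma}: if $A,B$ are compact and $O\supset A\times B$ is open, there are open sets $A'\supset A$, $B'\supset B$ with $A'\times B'\subset O$. The \emph{nesting principle}: a decreasing family of nonempty compact sets has nonempty intersection; hence, if a decreasing family of compact sets has intersection inside an open set $G$, then one member of the family lies in $G$.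

From now on $K$ satisfies the hypothesis of Theorem~\ref{thm:duality}. Points of $K$ are written $x,y,z,u$ and points of $L$ are written $\alpha,\beta,\sigma,\tau$.

\section{The Plancherel measure and the inverse transform}\label{sec:plancherel}

For each open neighborhood $O$ of $e$ fix $h_O\in C_c(K)$ with $h_O\ge0$, $\int h_O\,dm=1$ and $\operatorname{supp}h_O\subset O$. The $h_O$ form a net, directed by shrinking $O$.

\begin{lemma}[Jewett]\label{lem:haar}
The Plancherel measure $\mu$ is a Haar measure of $L$. In particular it has full support and is invariant under $\tau\mapsto\bar\tau$.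
\end{lemma}

For $\gamma>0$ the hypergroup of Example~\ref{ex:cosh} violates the conclusion, so its dual is not a hypergroup under pointwise multiplication.

\begin{proof}
The measure $\mu$ is nonzero because $L^2(K,m)\ne0$. Fix $\alpha\in L$ and $\varphi\in C_c(L)$; we must show $\int T^{\bar\alpha}\varphi\,d\mu=\int\varphi\,d\mu$. The idea is that translation on $L$ is multiplication on $K$, that the adjoint of a multiplication operator is known, and that invariance is the adjoint relation tested against the constant $1$, which we approximate by $\hat h_O$.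

For $f\in C_c(K)$, Fubini's theorem and \eqref{eq:dualproduct} give
\[
T^{\bar\alpha}\hat f(\beta)=\int_K f(x)\,\overline{\bar\alpha(x)\beta(x)}\,dm(x)=(\alpha f)^\wedge(\beta).
\]
Let $S_\alpha=\mathcal F M_\alpha\mathcal F^{-1}$, where $M_\alpha$ is multiplication by $\alpha$ on $L^2(m)$. Then $S_\alpha$ is bounded on $L^2(\mu)$, $S_\alpha^*=S_{\bar\alpha}$, and $S_\alpha\hat f=T^{\bar\alpha}\hat f$ for $f\in C_c(K)$.

Let $C\subset L$ be compact and $\varepsilon>0$. By (F3) and the tube lemma, $|\tau(x)-1|<\varepsilon$ for all $\tau\in C\cup\{\alpha\}$ and all $x$ in a neighborhood of $e$. Since $|\alpha(x)\tau(x)-1|\le|\alpha(x)-1|+|\tau(x)-1|$, both $\hat h_O$ and $S_{\bar\alpha}\hat h_O=(\bar\alpha h_O)^\wedge$ tend to $1$ uniformly on compact sets.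

Next we show $S_\alpha\varphi=T^{\bar\alpha}\varphi$ almost everywhere. Choose $h=h_O$ with $\hat h\ne0$ on $\operatorname{supp}\varphi$, so that $\varphi/\hat h\in C_c(L)$, and by (F3) choose $f_n\in C_c(K)$ with $\hat f_n\to\varphi/\hat h$ uniformly. Put $\varphi_n=(f_n*h)^\wedge=\hat f_n\hat h$. Then $|\varphi_n-\varphi|\le\|\hat f_n-\varphi/\hat h\|_\infty|\hat h|$, and $\hat h$ is bounded and in $L^2(\mu)$, so $\varphi_n\to\varphi$ uniformly and in $L^2(\mu)$. Hence $T^{\bar\alpha}\varphi_n\to T^{\bar\alpha}\varphi$ uniformly and $T^{\bar\alpha}\varphi_n=S_\alpha\varphi_n\to S_\alpha\varphi$ in $L^2(\mu)$, and the two limits agree almost everywhere.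

Therefore $\langle T^{\bar\alpha}\varphi,\hat h_O\rangle_\mu=\langle\varphi,S_{\bar\alpha}\hat h_O\rangle_\mu$ for every $O$. Both $\varphi$ and $T^{\bar\alpha}\varphi$ have compact support, so the limit along the net is the required identity.
\end{proof}

By Lemma~\ref{lem:haar}, everything in (F2) applies to $(L,\mu)$.

\begin{lemma}\label{lem:inverse}
Let $p,q\in L^1(L)$.
\begin{enumerate}
\item[(a)] $(p*q)^\vee=\check p\,\check q$.
\item[(b)] $\check p\in C_0(K)$, $\|\check p\|_\infty\le\|p\|_1$, and $\{\check p:p\in L^1(L)\}$ is dense in $C_0(K)$.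
\item[(c)] If $\check p=0$, then $p=0$.
\item[(d)] If $p\in L^1\cap L^2(L)$, then $\|\check p\|_{L^2(m)}=\|p\|_{L^2(\mu)}$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Apply \eqref{eq:convint} on $L$ with $V(\tau)=\tau(x)$ and use \eqref{eq:dualproduct}.

(b) The norm bound holds because $|\tau(x)|\le1$. Let $f,h\in C_c(K)$, put $h^\sim(u)=h(\tilde u)$, and fix $x$. By (H4), the function $F_x(y)=T^{\tilde y}h(x)$ equals $T^{\tilde x}h^\sim(y)$; in particular $F_x\in C_c(K)$. By \eqref{eq:adjoint} and invariance of $m$ under the involution,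
\[
\int F_x\,\tau\,dm=\int h^\sim\,T^x\tau\,dm=\tau(x)\int h^\sim\tau\,dm=\tau(x)\,\hat h(\tau).
\]
So $\overline{F_x}$ has Fourier transform $\tau\mapsto\overline{\tau(x)\hat h(\tau)}$, and (F4) gives
\[
f*h(x)=\langle f,\overline{F_x}\rangle_m=\int\hat f(\tau)\hat h(\tau)\,\tau(x)\,d\mu(\tau),
\]
that is, $(\hat f\hat h)^\vee=f*h\in C_c(K)$. Every $p\in L^1(L)$ is a product of two functions in $L^2(\mu)$, each of which is an $L^2$ limit of transforms of functions in $C_c(K)$. So $p$ is an $L^1$ limit of functions $\hat f\hat h$, and $\check p$ is a uniform limit of functions in $C_c(K)$.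

For density it suffices to show that $(\hat h_O\hat f)^\vee=h_O*f\to f$ uniformly for $f\in C_c(K)$. Let $O_0$ be a compact neighborhood of $e$ and $C=O_0*\operatorname{supp}f$. For $y\in O_0$ both $T^{\tilde y}f$ and $f$ vanish off $C$. The continuous function $(y,x)\mapsto T^{\tilde y}f(x)-f(x)$ vanishes on $\{e\}\times C$, so by the tube lemma $\|T^{\tilde y}f-f\|_\infty\to0$ as $y\to e$. Now use $h_O*f-f=\int h_O(y)(T^{\tilde y}f-f)\,dm(y)$.

(c) For $f\in C_c(K)$, Fubini's theorem gives
\begin{equation}\label{eq:parseval}
\int_K\check p\,\bar f\,dm=\int_Lp\,\overline{\hat f}\,d\mu .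
\end{equation}
If $\check p=0$, the finite measure $p\,\mu$ annihilates the functions $\overline{\hat f}$, which are dense in $C_0(L)$ by (F3), so $p=0$.

(d) Let $P=\mathcal F^{-1}p\in L^2(m)$. By (F4) the right side of \eqref{eq:parseval} equals $\int P\bar f\,dm$, so $\int(\check p-P)\bar f\,dm=0$ for all $f\in C_c(K)$. Thus $\check p=P$ almost everywhere on each compact set. Both functions vanish, up to a null set, outside a $\sigma$-compact set, so $\check p=P$ almost everywhere.
\end{proof}

\section{Duality from a spectral radius bound}\label{sec:reduction}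

A character of $L$ defines a multiplicative functional on $L^1(L)$, and such a functional is bounded by the spectral radius. If the spectral radius is in turn bounded by $\|\check p\|_\infty$, the functional factors through $C_0(K)$, where all multiplicative functionals are known. The required estimate is the following; its proof occupies Sections~\ref{sec:radius} and~\ref{sec:volume}.

\begin{proposition}\label{prop:radius}
For $p\in C_c(L)$ we have $r(p)\le\|\check p\|_\infty$.
\end{proposition}

\begin{proof}[Proof of Theorem~\ref{thm:duality} and Theorem~\ref{thm:more}(1)]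
Let $\Phi$ be a nonzero bounded multiplicative linear functional on $L^1(L)$. By Proposition~\ref{prop:radius}, $|\Phi(p)|\le r(p)\le\|\check p\|_\infty$ for $p\in C_c(L)$. The outer terms are continuous in $\|\cdot\|_1$, so $|\Phi(p)|\le\|\check p\|_\infty$ for all $p\in L^1(L)$. Hence $\check p\mapsto\Phi(p)$ is a well-defined, nonzero, bounded multiplicative functional on $\{\check p:p\in L^1(L)\}$, which is a dense subalgebra of $C_0(K)$ by Lemma~\ref{lem:inverse}(a),(b). It extends to a nonzero multiplicative functional on $C_0(K)$, so there is $x\in K$ with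
\begin{equation}\label{eq:eval}
\Phi(p)=\check p(x)\qquad(p\in L^1(L)).
\end{equation}
Conversely, each $p\mapsto\check p(x)$ is multiplicative by Lemma~\ref{lem:inverse}(a) and nonzero by the density in Lemma~\ref{lem:inverse}(b). Gelfand's formula now gives $r(p)=\|\check p\|_\infty$ for all $p\in L^1(L)$.

Let $\chi$ be a nonzero bounded continuous multiplicative function on $L$, and put $\Phi(p)=\int p\chi\,d\mu$. This functional is bounded; it is multiplicative by \eqref{eq:convint} with $V=\chi$; and it is nonzero because $\chi\neq0$ is continuous and $\mu$ has full support. By \eqref{eq:eval} there is $x$ with $\int p(\tau)(\chi(\tau)-\tau(x))\,d\mu(\tau)=0$ for all $p\in L^1(L)$. Continuity and full support give $\chi(\tau)=\tau(x)$ for all $\tau\in L$. This completes the proof of Theorem~\ref{thm:more}(1).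

In particular every $\chi\in\hat L$ has the form $\chi(\tau)=\tau(x)=\overline{\tau(\tilde x)}$, that is, $\chi=i(\tilde x)$. Together with $i(K)\subset\hat L$ this proves Theorem~\ref{thm:duality}.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:more}(2),(3)]
(2) By Theorem~\ref{thm:duality}, $i$ is a homeomorphism of $K$ onto $\hat L$. Transport the hypergroup structure of $K$ along $i$. By \eqref{eq:iprops}, the resulting hypergroup has identity $1$, involution $\chi\mapsto\bar\chi$, and a convolution that represents pointwise products. So $\hat L$ is a hypergroup under pointwise multiplication, isomorphic to $K$, and part (1) applies with $L$ in place of $K$.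

Let $\mu'$ be the Plancherel measure on $\hat L$. By Lemma~\ref{lem:haar} for $L$ and uniqueness of Haar measure, $\mu'$ is $c$ times the image of $m$ under $i$, for some $c>0$. The map $f\mapsto p_f=c^{-1}f\circ i^{-1}$ is an isometric isomorphism of $L^1(K)$ onto $L^1(\hat L,\mu')$, since $p_f\,\mu'$ is the image of the measure $f\,m$. The inverse transform of $p_f$ is $\alpha\mapsto\int_Kf(x)\,i(x)(\alpha)\,dm(x)=\hat f(\alpha)$. Part (1) gives $r(f)=\sup_{\hat K}|\hat f|$, and it shows that the nonzero multiplicative functionals on $L^1(K)$ are the maps $f\mapsto\hat f(\alpha)$. If $\phi$ is a nonzero bounded continuous multiplicative function on $K$, then $\phi\circ i^{-1}$ is one on $\hat L$, so $\phi(x)=i(x)(\alpha)=\overline{\alpha(x)}$ for some $\alpha\in L$, and $\phi=\bar\alpha\in\hat K$.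

(3) By invariance of $\mu$ under $\tau\mapsto\bar\tau$,
\[
(p^*)^\vee(x)=\int\overline{p(\bar\tau)}\,\tau(x)\,d\mu(\tau)=\int\overline{p(\tau)\tau(x)}\,d\mu(\tau)=\overline{\check p(x)},
\]
and the same computation on $K$, with $\alpha(\tilde x)=\overline{\alpha(x)}$, gives $(f^*)^\wedge=\overline{\hat f}$. So on either algebra every multiplicative functional satisfies $\Phi(a^**a)=|\Phi(a)|^2\ge0$, and the spectrum of $a^**a$ lies in $[0,\infty)$.
\end{proof}

\section{The spectral radius and the volume of small balls}\label{sec:radius}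

\subsection*{The case of the circle}
Let $K=\mathbb T=\mathbb R/2\pi\mathbb Z$ with $m=dx/2\pi$, so that $L=\mathbb Z$, the character $n$ is $x\mapsto\exp(\mathrm inx)$, and $\mu$ is counting measure. If $p$ is supported in $[-R,R]$, then $p^{*n}$ is supported in $[-nR,nR]$, and the Cauchy--Schwarz inequality and Plancherel's theorem give
\[
\|p^{*n}\|_1\le(2nR+1)^{1/2}\|p^{*n}\|_2=(2nR+1)^{1/2}\|\check p^{\,n}\|_2\le(2nR+1)^{1/2}\|\check p\|_\infty^n .
\]
Taking $n$-th roots proves Proposition~\ref{prop:radius} here. The argument uses that the measure of $\operatorname{supp}p^{*n}$ grows subexponentially; in Example~\ref{ex:cosh} with $\gamma>0$ the Haar measure grows exponentially, and the argument breaks down.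

For a general $L$ we have no bound on $\mu(\operatorname{supp}p^{*n})$. We have instead the space $K$, and an uncertainty principle: the characters that are close to $1$ on average over a neighborhood $V$ of $e$ form a set of measure at most $4/m(V)$. We shall apply Cauchy--Schwarz on that set only, and show that $p^{*n}$ has little mass elsewhere. This needs neighborhoods $V$ adapted to $p$, and a lower bound for their measure.

\subsection*{Symmetrization}
For $x\in K$ and $\tau\in L$ put $c_x(\tau)=\operatorname{Re}\tau(x)$ and $\psi_x(\tau)=1-c_x(\tau)\in[0,2]$. The number $\psi_x(\tau)$ measures how far $\tau(x)$ is from $1$. Real parts are not multiplicative for $\omega$, but they are for the symmetrized convolutions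
\[
\bar\omega(y,z)=\tfrac12\big(\omega(y,z)+\omega(y,\tilde z)\big)\ \text{ on }K,\qquad\bar\omega(\alpha,\beta)=\tfrac12\big(\omega(\alpha,\beta)+\omega(\alpha,\bar\beta)\big)\ \text{ on }L .
\]
Indeed $\operatorname{Re}\frac12(ab+a\bar b)=\operatorname{Re}a\operatorname{Re}b$ for $a,b\in\mathbb C$, so
\begin{equation}\label{eq:cos}
\int_Kc_u(\tau)\,d\bar\omega(y,z)(u)=c_y(\tau)c_z(\tau),\qquad\int_Lc_x(\tau)\,d\bar\omega(\alpha,\beta)(\tau)=c_x(\alpha)c_x(\beta).
\end{equation}

\begin{lemma}\label{lem:powers}
Let $0\le w\in C_c(L)$, $a=\|w\|_1$, $n\ge1$ and $x\in K$. Then $\int w^{*n}\psi_x\,d\mu\le n^2a^{n-1}\int w\,\psi_x\,d\mu$.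
\end{lemma}

\begin{proof}
Let $a>0$ and $\zeta=\check w(x)/a$, so $|\zeta|\le1$. By Lemma~\ref{lem:inverse}(a), at $x$ and at $e$, the claim is $1-\operatorname{Re}\zeta^n\le n^2(1-\operatorname{Re}\zeta)$. For $\zeta=\exp(\mathrm it)$ this is $\sin^2(nt/2)\le n^2\sin^2(t/2)$. The difference of the two sides is harmonic in $\zeta$, so the inequality holds on the closed disk.
\end{proof}

\subsection*{The gauge of a weight}
Call $k\in C_c(L)$ a \emph{weight} if $k\ge0$, $k(\bar\tau)=k(\tau)$, $k(1)>0$ and $\int k\,d\mu=1$. Given a weight, put $U=\{k>0\}$ and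
\[
g=\check k,\qquad\rho=1-g,\qquad V_s=\{x\in K:\rho(x)\le s\},\qquad M(s)=m(V_s),\qquad Z=\{\rho=0\}.
\]
By the symmetry of $k$ and $\mu$ the function $g$ is real, so $g(x)=\int kc_x\,d\mu$ and $\rho(x)=\int k\psi_x\,d\mu\in[0,2]$. The \emph{gauge} $\rho$ measures how far $x$ is from $e$ as seen by the characters in $U$, and plays the role of a squared distance. We have $g\in C_0(K)$, $|g|\le1$, and $\rho(\tilde x)=\rho(x)$ because $c_{\tilde x}=c_x$. For $s<1$ the \emph{ball} $V_s=\{g\ge1-s\}$ is compact, and the balls decrease to $Z\ni e$ as $s\downarrow0$. For $0<s<1$ we have $0<M(s)<\infty$, since $V_s$ contains the open neighborhood $\{\rho<s\}$ of $e$.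

On the circle take $k=\frac14(\delta_{-1}+2\delta_0+\delta_1)$. Then $g(x)=\frac12(1+\cos x)$, $\rho(x)=\sin^2(x/2)$, the ball $V_s$ is the arc $|x|\le x_s:=2\arcsin\sqrt s$, and $M(s)=x_s/\pi\ge\frac2\pi s^{1/2}$. A power lower bound of this kind always holds.

\begin{proposition}\label{prop:volume}
For every weight $k$ there are $A,D>0$ and $s_*\in(0,\frac12]$ with $M(s)\ge As^D$ for $0<s\le s_*$.
\end{proposition}

We prove this in Section~\ref{sec:volume} and use it now.

\begin{proof}[Proof of Proposition~\ref{prop:radius}]
Let $p\neq0$ and $a=\|p\|_1$. Choose $0\le k_0\in C_c(L)$ with $k_0(1)>0$, let $w=|p|+k_0$, let $B=2\int w\,d\mu$, and put $k(\tau)=(w(\tau)+w(\bar\tau))/B$. Then $k$ is a weight and $|p|\le Bk$. Let $A,D,s_*$ be as in Proposition~\ref{prop:volume}.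

The estimate below yields only an interpolation inequality $r(q)\le\|q\|_1^{1-\theta}\|\check q\|_\infty^\theta$. This is enough provided that it holds for all powers $q=p^{*N}$ with the same $\theta$, because $\|p^{*N}\|_1^{1/N}\to r(p)$. For this reason we keep the weight chosen for $p$ when we treat its powers.

Fix $N\ge1$, and let $q=p^{*N}\in C_c(L)$, $F=\check q=\check p^{\,N}$ and $a_N=\|q\|_1$. By Lemma~\ref{lem:inverse}(b),(c), $0<\|F\|_\infty\le a_N$. Since $|q|\le|p|^{*N}$, Lemma~\ref{lem:powers} gives $\int|q|\psi_x\,d\mu\le B_N\rho(x)$ with $B_N=N^2a^{N-1}B$. A second application, to $|q|$, gives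
\begin{equation}\label{eq:spread}
\int|q^{*n}|\,\psi_x\,d\mu\le\int|q|^{*n}\psi_x\,d\mu\le n^2a_N^{n-1}B_N\,\rho(x)\qquad(n\ge1,\ x\in K).
\end{equation}

For $0<s\le s_*$ define the set of low frequencies
\[
\Lambda_s=\Big\{\tau\in L:\int_{V_s}\psi_x(\tau)\,dm(x)\le\tfrac12M(s)\Big\}.
\]
(On the circle, $n\in\Lambda_s$ means $\sin(nx_s)/(nx_s)\ge\frac12$, which holds for $|n|\le\pi/(2x_s)$ and fails for $|n|>2/x_s$.) The integral equals $M(s)-\operatorname{Re}\widehat{1_{V_s}}(\tau)$. So $\Lambda_s$ is closed, $|\widehat{1_{V_s}}|\ge\frac12M(s)$ on $\Lambda_s$, and (F4) gives $\frac14M(s)^2\mu(\Lambda_s)\le\|1_{V_s}\|_2^2=M(s)$, that is, $\mu(\Lambda_s)\le4/M(s)$.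

\emph{Low frequencies.} By Cauchy--Schwarz and Lemma~\ref{lem:inverse}(a),(d),
\[
\int_{\Lambda_s}|q^{*n}|\,d\mu\le2M(s)^{-1/2}\|F^n\|_{L^2(m)}\le2A^{-1/2}s^{-D/2}\,\|F\|_\infty^{n-1}\|q\|_2 .
\]

\emph{High frequencies.} Off $\Lambda_s$ we have $1\le\frac2{M(s)}\int_{V_s}\psi_x(\tau)\,dm(x)$. By Fubini's theorem and \eqref{eq:spread},
\[
\int_{L\setminus\Lambda_s}|q^{*n}|\,d\mu\le\frac2{M(s)}\int_{V_s}\int|q^{*n}|\psi_x\,d\mu\,dm(x)\le2n^2a_N^{n-1}B_N\,s .
\]
The second bound gains only the factor $s$ over the trivial bound $a_N^n$, so it affects the $n$-th root only if $s$ is exponentially small in $n$. For such $s$ the factor $M(s)^{-1/2}$ in the first bound must be at most exponentially large. This is what a power lower bound for $M$ provides; a bound such as $M(s)\ge\exp(-1/s)$ would be useless.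

Put $s=s_*\delta^n$ with $0<\delta\le1$. Adding the two bounds, taking $n$-th roots and letting $n\to\infty$, we get
\[
r(q)\le\max\big(\delta^{-D/2}\|F\|_\infty,\ \delta\,a_N\big).
\]
Let $\theta=2/(D+2)\in(0,1)$ and $\delta=(\|F\|_\infty/a_N)^\theta\le1$. Since $\theta D/2=1-\theta$, both terms equal $a_N^{1-\theta}\|F\|_\infty^\theta$. With $r(q)=r(p)^N$ and $\|F\|_\infty=\|\check p\|_\infty^N$ this reads
\[
r(p)\le\big(\|p^{*N}\|_1^{1/N}\big)^{1-\theta}\,\|\check p\|_\infty^\theta\qquad(N\ge1),
\]
and $\theta$ does not depend on $N$. Letting $N\to\infty$ gives $r(p)\le r(p)^{1-\theta}\|\check p\|_\infty^\theta$, hence $r(p)\le\|\check p\|_\infty$.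
\end{proof}

\section{A doubling inequality for small balls}\label{sec:volume}

Fix a weight $k$. Suppose first that $K=Z$ or $\inf_{K\setminus Z}\rho>0$. Then $Z$ is open and contains $e$, so $M(s)\ge m(Z)>0$, and Proposition~\ref{prop:volume} holds with $A=m(Z)$, $D=1$, $s_*=\frac12$. This covers every discrete $K$, where the finite sets $V_s$ equal $Z$ for small $s$. From now on we assume that
\begin{equation}\label{eq:caseII}
\text{for every }\eta>0\text{ there is }z\in K\text{ with }0<\rho(z)\le\eta .
\end{equation}

We have no formula for $m$, only its invariance. We exploit it through random steps: for $z$ of small gauge, move from $y$ to a point $u$ distributed according to $\bar\omega(y,z)$. Write $E_{y,z}$ and $\operatorname{Var}_{y,z}$ for expectation and variance in $u$, let $X=\rho(u)-\rho(y)=g(y)-g(u)$ be the change of the gauge, and let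
\[
P_zW(y)=\int W\,d\bar\omega(y,z)=\tfrac12\big(T^zW+T^{\tilde z}W\big)(y).
\]
Since $\|P_zW\|_2\le\|W\|_2$, every real $W\in C_c(K)$ satisfies
\begin{equation}\label{eq:contraction}
\int W\,(P_zW-W)\,dm\le0 .
\end{equation}

\subsection*{The case of the circle}
With $\rho(x)=\sin^2(x/2)$ the step goes from $y$ to $y\pm z$ with probability $\frac12$ each. From $\cos(y+z)+\cos(y-z)=2\cos y\cos z$, $\cos(y-z)-\cos(y+z)=2\sin y\sin z$ and $\sin^2y=4\rho(y)(1-\rho(y))$ we get
\[
E_{y,z}X=(1-2\rho(y))\,\rho(z),\qquad\operatorname{Var}_{y,z}(g)=\tfrac14\sin^2y\,\sin^2z=4\rho(y)\rho(z)(1-\rho(y))(1-\rho(z)),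
\]
and $|X|\le|z|/2$. The step drifts away from $e$ at rate at most $\rho(z)$, its variance is comparable to $\rho(y)\rho(z)$, and it is small. For $W=\varphi\circ\rho$ with $\varphi\in C^3$, Taylor's formula gives $(P_zW-W)/\rho(z)\to(1-2t)\varphi'(t)+2t(1-t)\varphi''(t)$ at $t=\rho(y)$, as $z\to0$. Near $t=0$ this is the operator $\varphi'+\kappa t\varphi''$ with $\kappa=2$. The identity $(\varphi'+\kappa t\varphi'')\,t^{1/\kappa-1}=(\kappa t^{1/\kappa}\varphi')'$ shows that the measure $t^{1/\kappa-1}\,dt$ is the one balanced by this operator; it gives mass of order $s^{1/\kappa}$ to $[0,s]$, in agreement with $M(s)\approx\frac2\pi s^{1/2}$.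

To extract a bound from invariance alone, take $\varphi(t)=((s-t)_+)^\ell$ with $s\le\frac12$, which is decreasing and convex. For $0\le t\le s$ the limit is at least $\varphi'+t\varphi''$, so \eqref{eq:contraction} gives $\int\varphi(\rho)\,[\varphi'(\rho)+\rho\,\varphi''(\rho)]\,dm\le0$. The bracket is $\ell(s-t)^{\ell-2}[\ell t-s]$, which is positive for $s/\ell<t<s$. So the mass of the ball $V_{s/\ell}$ must balance the mass of the shell around it, and this is a doubling inequality.

In general we need three things: upper bounds for the moments of $X$, smallness of the step, and a lower bound for the variance of order $\rho(y)\rho(z)$. The last is the real difficulty.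

\subsection*{Moments}
Let $Q=\operatorname{supp}k*\operatorname{supp}k$. It is compact, it contains $\operatorname{supp}k$ because $1\in\operatorname{supp}k$, and it contains $\operatorname{supp}\bar\omega(\alpha,\beta)$ for $\alpha,\beta\in\operatorname{supp}k$ because $k$ is symmetric. For real $f,f'\in C(Q)$ let
\[
b(f,f')=\iint k(\alpha)k(\beta)\Big[\int ff'\,d\bar\omega(\alpha,\beta)-\int f\,d\bar\omega(\alpha,\beta)\int f'\,d\bar\omega(\alpha,\beta)\Big]d\mu(\alpha)\,d\mu(\beta).
\]
The bracket is a covariance. So $b$ is symmetric and bilinear, $b(f,f)\ge0$, $|b(f,f')|\le\|f\|_\infty\|f'\|_\infty$, and $b$ does not change when constants are added to $f$ or $f'$. Part (c) of the next lemma turns a variance on $K$ into a covariance on $L$, where $y$ and $z$ enter separately.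

\begin{lemma}\label{lem:moments}
For all $y,z\in K$:
\textup{(a)} $|E_{y,z}X|\le\rho(z)$;
\textup{(b)} $E_{y,z}X^2\le4\rho(z)$;
\textup{(c)} $E_{y,z}X^2\ge\operatorname{Var}_{y,z}(g)=b(\psi_y,\psi_z)$.
\end{lemma}

\begin{proof}
Write $E=E_{y,z}$, and let $I(f)=\iint k(\alpha)k(\beta)\int f\,d\bar\omega(\alpha,\beta)\,d\mu(\alpha)\,d\mu(\beta)$ for $f\in C(Q)$; this is integration against a probability measure. The second identity in \eqref{eq:cos} gives $g(x)^2=\iint k(\alpha)k(\beta)c_x(\alpha)c_x(\beta)\,d\mu\,d\mu=I(c_x)$ for all $x$. Integrating $g(u)=\int kc_u\,d\mu$ and $g(u)^2=I(c_u)$ in $u$ by the first identity,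
\[
Eg(u)=\int kc_yc_z\,d\mu,\qquad Eg(u)^2=I(c_yc_z).
\]

(a) $EX=g(y)-Eg(u)=\int kc_y\psi_z\,d\mu$, and $|c_y|\le1$.

(b) We have $|Eg(u)^2-g(y)^2|=|I(c_y\psi_z)|\le I(\psi_z)=1-g(z)^2\le2\rho(z)$. Expanding the square, $EX^2=[Eg(u)^2-g(y)^2]+2g(y)EX\le2\rho(z)+2\rho(z)$.

(c) The inequality holds because $X$ and $-g(u)$ differ by a constant. By \eqref{eq:cos} again,
\[
(Eg(u))^2=\iint k(\alpha)k(\beta)\,c_y(\alpha)c_y(\beta)\,c_z(\alpha)c_z(\beta)\,d\mu\,d\mu=\iint k(\alpha)k(\beta)\int c_y\,d\bar\omega(\alpha,\beta)\int c_z\,d\bar\omega(\alpha,\beta)\,d\mu\,d\mu .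
\]
Subtracting this from $I(c_yc_z)$ gives $b(c_y,c_z)$, which equals $b(1-c_y,1-c_z)$.
\end{proof}

\subsection*{Small steps}
Lemma~\ref{lem:moments}(b) makes $X$ small in mean square. The Taylor remainder needs $E|X|^3$ to be of smaller order than $\rho(z)$, so rare large jumps must be excluded. This is the one place where the continuity of supports (H2) in $K$ is used directly.

\begin{lemma}\label{lem:local}
For every $\varepsilon>0$ there is $\eta>0$ such that $|g(u)-g(y)|\le\varepsilon$ whenever $y\in V_{1/2}$, $\rho(z)\le\eta$ and $u\in\operatorname{supp}\bar\omega(y,z)$.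
\end{lemma}

\begin{proof}
Since $\rho(\tilde z)=\rho(z)$, it suffices to treat $u\in\operatorname{supp}\omega(y,z)$. Let $(y_0,z_0)\in V_{1/2}\times Z$. Lemma~\ref{lem:moments}(b) gives $E_{y_0,z_0}X^2=0$, so $g=g(y_0)$ on $\operatorname{supp}\omega(y_0,z_0)$ by continuity. Hence the open set $O=\{u:|g(u)-g(y_0)|<\varepsilon/2\}$ contains this support and $y_0$. By (H2), all $(y,z)$ in an open neighborhood of $(y_0,z_0)$ satisfy $y\in O$ and $\operatorname{supp}\omega(y,z)\subset O$, and then $|g(u)-g(y)|<\varepsilon$ on $\operatorname{supp}\omega(y,z)$. The union of these neighborhoods is an open set containing $V_{1/2}\times Z$. By the tube lemma it contains $V_{1/2}\times G$ for an open $G\supset Z$, and by the nesting principle $V_\eta\subset G$ for some $\eta>0$.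
\end{proof}

\subsection*{Profiles}
By Lemma~\ref{lem:moments}(c), the variance divided by $\rho(y)\rho(z)$ is $b(f_y,f_z)$, where
\[
f_z=\psi_z|_Q\,/\rho(z)\in C(Q)\qquad(0<\rho(z)\le\tfrac12)
\]
is the \emph{profile} of $z$. On the circle $Q=\{-2,\dots,2\}$ and $f_z(n)=(1-\cos nz)/\sin^2(z/2)\to v(n)=2n^2$. For this quadratic form the variance under $\bar\omega(\alpha,\beta)$ is $\frac14(v(\alpha+\beta)-v(\alpha-\beta))^2=16\alpha^2\beta^2$, so $b(v,v)=4$, the constant found above. In general profiles need not converge, but they stay in a compact set, and their limit points behave like quadratic forms.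

\begin{lemma}\label{lem:profiles}
There is $B_0<\infty$ with $0\le f_z\le B_0$ for all profiles, and the set of profiles has compact closure in $C(Q)$.
\end{lemma}

\begin{proof}
The definition of $\rho$ controls $\psi_z$ only in mean against $k$, which is small near the boundary of its support. We first enlarge the region of control by convolving, and then pass from a mean bound to a pointwise one by a reproducing formula.

\emph{Positivity of convolutions.} If $0\le k_1,k_2\in C_c(L)$, then $k_1*k_2>0$ on $\{k_1>0\}*\{k_2>0\}$. Indeed, let $\sigma\in\tau_0*\beta_0$ with $k_1(\tau_0)>0$ and $k_2(\beta_0)>0$. Then $\beta_0\in\bar\tau_0*\sigma$ by (F1), so the continuous function $\tau\mapsto k_1(\tau)\,T^{\bar\tau}k_2(\sigma)\ge0$ is positive at $\tau_0$, and its integral $k_1*k_2(\sigma)$ is positive because $\mu$ has full support. Moreover $k*k>0$ on $\operatorname{supp}k=\overline U$. Indeed, for $\sigma\in\overline U$ the open set $\{\tau:T^{\bar\tau}k(\sigma)>0\}$ contains $\sigma$, because $1\in\operatorname{supp}\omega(\bar\sigma,\sigma)$ by (H5) and $k(1)>0$; so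 it meets $U$ in a nonempty open set. Consequently $k^{*4}>0$ on $Q$ and $k^{*6}>0$ on the compact set $Q'=Q*\operatorname{supp}k$, say $k^{*6}\ge c_0>0$ there. By Lemma~\ref{lem:powers},
\begin{equation}\label{eq:meanbound}
\int_{Q'}\psi_z\,d\mu\le c_0^{-1}\int k^{*6}\psi_z\,d\mu\le36c_0^{-1}\rho(z).
\end{equation}

\emph{Reproducing formula.} For $\tau\in Q$ let $k_\tau=T^{\bar\tau}k$. The function $k_\tau(\sigma)$ is jointly continuous, $0\le k_\tau\le\|k\|_\infty$, $\operatorname{supp}k_\tau\subset\tau*\operatorname{supp}k\subset Q'$, and $\int k_\tau\,d\mu=1$. By \eqref{eq:adjoint} on $L$ and \eqref{eq:dualproduct},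
\[
\int k_\tau(\sigma)\,\sigma(z)\,d\mu(\sigma)=\int k(\sigma)\,\tau(z)\sigma(z)\,d\mu(\sigma)=\tau(z)g(z).
\]
Taking real parts, $\int k_\tau\psi_z\,d\mu=1-c_z(\tau)g(z)$, that is,
\begin{equation}\label{eq:reproduce}
g(z)\,\psi_z(\tau)=\int k_\tau\psi_z\,d\mu-\rho(z)\qquad(\tau\in Q).
\end{equation}
If $0<\rho(z)\le\frac12$, then $g(z)\ge\frac12$, and \eqref{eq:meanbound}, \eqref{eq:reproduce} give $f_z\le B_0:=72c_0^{-1}\|k\|_\infty$ and $|f_z(\tau)-f_z(\tau')|\le72c_0^{-1}\sup_{Q'}|k_\tau-k_{\tau'}|$. The map $\tau\mapsto k_\tau|_{Q'}$ is continuous from $Q$ to $C(Q')$, by joint continuity and compactness of $Q'$. So the profiles are equicontinuous, and Ascoli's theorem applies.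
\end{proof}

For $0<\eta\le\frac12$ let $\mathcal V_\eta$ be the closure of $\{f_z:0<\rho(z)\le\eta\}$ in $C(Q)$. These sets are compact, nonempty by \eqref{eq:caseII}, and decrease as $\eta\downarrow0$. Their intersection $\mathcal V_0$, the set of \emph{limit profiles}, is compact and nonempty.

\begin{lemma}\label{lem:limit}
Every $v\in\mathcal V_0$ satisfies $b(v,v)>0$.
\end{lemma}

\begin{proof}
Every profile satisfies $f_z(1)=0$ and $\int kf_z\,d\mu=1$. For $\alpha,\beta\in\operatorname{supp}k$, \eqref{eq:cos} gives $\int\psi_z\,d\bar\omega(\alpha,\beta)=1-(1-\psi_z(\alpha))(1-\psi_z(\beta))$, so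
\[
\int f_z\,d\bar\omega(\alpha,\beta)=f_z(\alpha)+f_z(\beta)-\rho(z)f_z(\alpha)f_z(\beta).
\]
The function $v$ is a uniform limit of profiles $f_{z}$ with $\rho(z)\to0$, and the last term is at most $B_0^2\rho(z)$. Therefore
\begin{equation}\label{eq:parallelogram}
v(1)=0,\qquad\int kv\,d\mu=1,\qquad\int v\,d\bar\omega(\alpha,\beta)=v(\alpha)+v(\beta)\quad(\alpha,\beta\in\operatorname{supp}k).
\end{equation}
On a group the third identity is the parallelogram law. Suppose $b(v,v)=0$. The variance of $v$ under $\bar\omega(\alpha,\beta)$ is nonnegative and, by (H1), continuous in $(\alpha,\beta)\in U\times U$; since $\mu$ has full support, it vanishes on $U\times U$. Take $\beta=\alpha\in U$. Then $v$ is constant on $\operatorname{supp}\bar\omega(\alpha,\alpha)$, which contains $1$ because $1\in\operatorname{supp}\omega(\alpha,\bar\alpha)$ by (H5). So the constant is $v(1)=0$, and \eqref{eq:parallelogram} gives $2v(\alpha)=0$. Thus $v=0$ on $U$, which contradicts $\int kv\,d\mu=1$.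
\end{proof}

Lemma~\ref{lem:limit} says that a step in a direction similar to $y$ changes the gauge at $y$ with substantial variance. A single direction $z$ does not serve all $y$: on $\mathbb T^2$, with $g(x_1,x_2)=\frac12+\frac14(\cos x_1+\cos x_2)$, $y=(y_1,0)$ and $z=(0,z_2)$, we have $g(y+z)=g(y-z)$ and the variance is $0$. By compactness, finitely many directions do.

\begin{lemma}\label{lem:variance}
There are $J\in\mathbb N$, $\lambda>0$ and $s_0\in(0,\frac12]$ with the following property. For every $\eta\in(0,\frac12]$ there are $z_1,\dots,z_J\in K$ with $0<\rho(z_j)\le\eta$ and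
\begin{equation}\label{eq:variance}
\sum_{j=1}^J\frac{\operatorname{Var}_{y,z_j}(g)}{\rho(z_j)}\ge\lambda\,\rho(y)\qquad(y\in V_{s_0}).
\end{equation}
\end{lemma}

\begin{proof}
For $v\in\mathcal V_0$ the set $O_v=\{f:b(f,v)>\frac12b(v,v)\}$ is open among real functions in $C(Q)$ and contains $v$ by Lemma~\ref{lem:limit}. Choose $v_1,\dots,v_J\in\mathcal V_0$ such that the sets $O_{v_j}$ cover $\mathcal V_0$, and let $\lambda=\frac14\min_jb(v_j,v_j)$. By the nesting principle there is $s_0\in(0,\frac12]$ with $\mathcal V_{s_0}\subset\bigcup_jO_{v_j}$. Given $\eta$, use $v_j\in\mathcal V_\eta$ to choose $z_j$ with $0<\rho(z_j)\le\eta$ and $\|f_{z_j}-v_j\|_\infty\le\lambda/B_0$.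

If $\rho(y)=0$, \eqref{eq:variance} is trivial. If $0<\rho(y)\le s_0$, the left side is $\rho(y)\sum_jb(f_y,f_{z_j})$ by Lemma~\ref{lem:moments}(c), and each term is nonnegative, being a multiple of a variance. For an index $j$ with $f_y\in O_{v_j}$ we have $b(f_y,f_{z_j})\ge b(f_y,v_j)-B_0\|f_{z_j}-v_j\|_\infty\ge2\lambda-\lambda$.
\end{proof}

\subsection*{Doubling}

\begin{proof}[Proof of Proposition~\ref{prop:volume} under \eqref{eq:caseII}]
Let $J,\lambda,s_0$ be as in Lemma~\ref{lem:variance}, put $\kappa=\lambda/(2J)$, and fix an integer $\ell\ge4$ with $\kappa(\ell-1)\ge4$. Let $0<s\le s_0$ and $\varphi(t)=((s-t)_+)^\ell$. Then $\varphi\in C^3(\mathbb R)$, $\varphi\ge0$, $\varphi'\le0$, $\varphi''\ge0$. Put $\Gamma=\frac16\sup_{[0,2]}|\varphi'''|$ and $W=\varphi\circ\rho$; this function is continuous and vanishes off the compact set $V_s$.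

Let $\varepsilon>0$. Take $\eta\le\frac12$ from Lemma~\ref{lem:local} and $z_1,\dots,z_J$ from Lemma~\ref{lem:variance}. Fix $y\in V_s$ and $z=z_j$, and write $t=\rho(y)$, $E=E_{y,z}$. By Taylor's formula,
\[
P_zW(y)-W(y)=E\big[\varphi(t+X)-\varphi(t)\big]\ge\varphi'(t)\,EX+\tfrac12\varphi''(t)\,EX^2-\Gamma\,E|X|^3 .
\]
By Lemma~\ref{lem:moments}(a) and $\varphi'\le0$, the first term is at least $\varphi'(t)\rho(z)$. By Lemma~\ref{lem:moments}(c) and $\varphi''\ge0$, the second is at least $\frac12\varphi''(t)\operatorname{Var}_{y,z}(g)$. By Lemma~\ref{lem:local} and Lemma~\ref{lem:moments}(b), $E|X|^3\le\varepsilon EX^2\le4\varepsilon\rho(z)$. Divide by $\rho(z_j)$, sum over $j$ and use \eqref{eq:variance}: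
\[
\sum_{j=1}^J\frac{P_{z_j}W(y)-W(y)}{\rho(z_j)}\ge J\varphi'(t)+\tfrac12\lambda\,t\,\varphi''(t)-4J\Gamma\varepsilon\qquad(y\in V_s).
\]
Multiply by $W(y)/J\ge0$, integrate, and apply \eqref{eq:contraction}. This gives
\[
\int\varphi(\rho)\,[\varphi'(\rho)+\kappa\rho\,\varphi''(\rho)]\,dm\le4\Gamma\varepsilon\int W\,dm .
\]
The left side does not depend on $\varepsilon$, so it is at most $0$. Inserting $\varphi$ and dividing by $\ell$,
\begin{equation}\label{eq:balance}
\int_{\{\rho<s\}}(s-\rho)^{2\ell-2}\,\big[\kappa(\ell-1)\rho-(s-\rho)\big]\,dm\le0 .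
\end{equation}
The bracket is at least $5\rho-s$. Where $\rho<s/4$ the integrand is at least $-s^{2\ell-1}$. Where $s/4\le\rho<s$ the bracket is at least $s/4$, so the integrand is positive, and it is at least $(s/2)^{2\ell-2}s/4=4^{-\ell}s^{2\ell-1}$ where $s/4\le\rho\le s/2$. Hence \eqref{eq:balance} gives $m\{s/4\le\rho\le s/2\}\le4^\ell M(s/4)$, and so
\[
M(s/2)\le(1+4^\ell)\,M(s/4)\qquad(0<s\le s_0),
\]
with $\ell$ independent of $s$.

Put $s_*=s_0/2$ and $D=\log_2(1+4^\ell)$, so that $M(t/2)\ge2^{-D}M(t)$ for $0<t\le s_*$. If $2^{-n-1}s_*<s\le2^{-n}s_*$ with $n\ge0$, then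
\[
M(s)\ge M(2^{-n-1}s_*)\ge2^{-D(n+1)}M(s_*)\ge2^{-D}(s/s_*)^DM(s_*).
\]
This is the claim with $A=(2s_*)^{-D}M(s_*)$.
\end{proof}

With Proposition~\ref{prop:volume} established, Proposition~\ref{prop:radius} holds, and the proofs of Theorems~\ref{thm:duality} and~\ref{thm:more} in Section~\ref{sec:reduction} are complete.

\begin{thebibliography}{9}
\bibitem{BloomHeyer} Bloom and Heyer, \emph{Harmonic Analysis of Probability Measures on Hypergroups}.
\bibitem{Jewett} Jewett, \emph{Adv. Math.} \textbf{18} (1975).
\end{thebibliography}
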